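\title{Projections with empty interior: the sharp dimension of the exceptional set}

\begin{abstract}
Let $A\subset\mathbb R^n$ be a Borel set of Hausdorff dimension $s>2m$. It is known that the $m$-dimensional subspaces $V$ for which the orthogonal projection of $A$ onto $V$ has empty interior form a set of dimension at most $m(n-m)+2m-s$. We show that this bound is sharp if and only if $m=1$. For all $m\ge1$ and $2m<s\le n$ the sharp bound is $m(n-m)+m+1-s$, and it is attained by compact sets. The upper bound comes from the smoothing effect of averaging over great spheres; the examples come from the duality between points and hyperplanes.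
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $1\le m<n$ be integers, let $G(n,m)$ be the Grassmannian of $m$-dimensional linear subspaces of $\mathbb R^n$, and let $P_V$ be the orthogonal projection onto $V\in G(n,m)$. With the metric $\|P_V-P_W\|$ (operator norm), $G(n,m)$ is a compact manifold of dimension
\[
d=m(n-m).
\]
Throughout, $\dim$ is Hausdorff dimension, in $\mathbb R^n$ and in $G(n,m)$, and $\mathcal H^\beta$ is $\beta$-dimensional Hausdorff measure.

A projection $P_V(A)$ can be large in three senses: it can have large dimension, it can have positive $\mathcal H^m$ measure, and it can have non-empty interior relative to $V$. The larger $\dim A$ is, the fewer planes $V$ should be exceptional, but some may remain. If $A$ is the hyperplane $e^\perp$, then $P_V(A)=V$ unless $e\in V$, and $P_V(A)=V\cap e^\perp$ if $e\in V$; the exceptional planes form a copy of $G(n-1,m-1)$, of dimension $(m-1)(n-m)$. This paper is about the third sense of largeness, that is, about the set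
\[
\mathcal E(A)=\{V\in G(n,m):\ P_V(A)\text{ has empty interior relative to }V\}.
\]
The following is known.

\begin{theorem}[{\cite[Corollary 5.12]{book}}]\label{thm:known}
Let $m\ge1$ and $n>2m$, let $A\subset\mathbb R^n$ be a Borel set, and let $s=\dim A$.
\begin{itemize}
\item[(a)] If $s\le m$ and $0<t\le s$, then $\dim\{V:\dim P_V(A)<t\}\le m(n-m-1)+t$.
\item[(b)] If $s>m$, then $\dim\{V:\mathcal H^m(P_V(A))=0\}\le d+m-s$. For every $s\in(m,n)$ there is a compact set of dimension $s$ for which equality holds.
\item[(c)] If $s>2m$, then $\dim\mathcal E(A)\le d+2m-s$.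
\item[(d)] In particular, if $s>2m$, then $P_V(A)$ has non-empty interior for almost all $V$ with respect to the invariant probability measure on $G(n,m)$.
\end{itemize}
\end{theorem}

Whether the bound in (c) is sharp is asked in \cite{book}. In precise form: \emph{for which pairs $(n,m)$ with $m\ge1$ and $n>2m$ is there, for every $s\in(2m,n)$, a Borel set $A\subset\mathbb R^n$ with $\dim A=s$ and $\dim\mathcal E(A)=d+2m-s$?}

Parts (b) and (c) have the same shape. Each bound is the full dimension $d$ minus the excess of $s$ over the value, $m$ or $2m$, above which the theorem gives the property for almost all $V$. Since (b) is sharp, one would guess that (c) is sharp too. On the other side, a null set has empty interior, so the sets in (b) show that no bound for $\dim\mathcal E(A)$ can be smaller than $d+m-s$. The best bound therefore lies between $d+m-s$ and $d+2m-s$. It turns out to be the lower end plus one.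

\begin{theorem}[Upper bound]\label{thm:upper}
Let $m\ge1$ and let $A\subset\mathbb R^n$ be a Borel set with $s=\dim A>2m$. Then
\[
\dim\mathcal E(A)\le d+m+1-s .
\]
\end{theorem}

\begin{theorem}[Examples]\label{thm:lower}
Let $m\ge1$, $n\ge m+2$ and $m+1<s\le n$. There is a Borel set, and even a compact set, $A\subset\mathbb R^n$ with $\dim A=s$ and $\dim\mathcal E(A)\ge d+m+1-s$.
\end{theorem}

\begin{corollary}\label{cor:answer}
Let $m\ge1$ and $n>2m$. For $2m<s\le n$ the optimal upper bound for $\dim\mathcal E(A)$ over Borel sets $A\subset\mathbb R^n$ of dimension $s$ is $d+m+1-s$, and it is attained by compact sets. The bound in Theorem~\ref{thm:known}(c) is sharp if and only if $m=1$: for $m=1$ and $n\ge3$ it is attained for every $s\in(2,n)$, and for $m\ge2$ it is attained for no $s\in(2m,n)$ and no Borel set $A$.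
\end{corollary}

\begin{proof}
Since $2m\ge m+1$ and $n\ge 2m+1\ge m+2$, both theorems apply when $2m<s\le n$, and together they give the first statement. The numbers $d+m+1-s$ and $d+2m-s$ are equal if $m=1$, and the first is smaller if $m\ge2$.
\end{proof}

The smallest case in which (c) is not sharp is $(n,m)=(5,2)$. There $d=6$ and $4<s<5$; the sets in (b) give $8-s$, part (c) gives $10-s$, and the truth is $9-s$. For $m\ge2$ the sharp bound tends to $d-(m-1)$, not to $d$, as $s$ decreases to $2m$.

The examples rest on one observation: if $V$ contains a line onto which $A$ projects with empty interior, then $P_V(A)$ has empty interior. It therefore suffices to build examples for lines and to count the planes that contain a bad line. For lines we remove from space a family of hyperplanes with many normal directions and small union; duality turns this into a projection problem of type (b). This is Section~\ref{sec:examples}.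

For the upper bound we take a measure $\nu$ on $A$ and a measure $\gamma$ on the exceptional set, and show that the Fourier transform of $\nu$ is integrable on $\gamma$-almost every plane. Section~\ref{sec:upper} reduces this to an $L^2$ estimate for the measure on the unit sphere $S$ obtained by averaging the great spheres $V\cap S$ against $\gamma$. The trivial estimate leads to the exponent in (c). Averaging over $(m-1)$-dimensional spheres gains $(m-1)/2$ derivatives in $L^2$, and this gain, proved in Section~\ref{sec:sphere}, accounts for the difference $m-1$ between (c) and Theorem~\ref{thm:upper}. The proof of Theorem~\ref{thm:upper} does not use Theorem~\ref{thm:known}; the proof of Theorem~\ref{thm:lower} uses only the sharpness statement in (b), for projections onto lines.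

\section{Tools from geometric measure theory}\label{sec:tools}

All measures are Borel measures, $B(x,r)$ is a closed ball, and $\mathcal L^k$ is Lebesgue measure on $\mathbb R^k$. Hausdorff dimension is unchanged by locally bi-Lipschitz homeomorphisms, and the dimension of a countable union is the supremum of the dimensions. We use the following textbook facts.
\begin{itemize}
\item[(F1)] \emph{Frostman measures.} If $X\subset\mathbb R^k$ is Borel and $0<\beta<\dim X$, there is a nonzero finite measure $\kappa$, with compact support contained in $X$, such that $\kappa(B(x,r))\le r^\beta$ for all $x$ and $r>0$. Indeed, $\mathcal H^\beta(X)=\infty$, so by the Besicovitch--Davies theorem $X$ has a compact subset of positive finite $\mathcal H^\beta$ measure, and Frostman's lemma applies to that subset.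
\item[(F2)] \emph{Mass distribution.} If $\kappa(X)>0$ and $\kappa(B(x,r))\le Cr^\beta$ for all $x$ and $r>0$, then $\dim X\ge\beta$.
\item[(F3)] \emph{Products.} If $X\subset\mathbb R^k$ is Borel and $\dim X>0$, then $\dim(X\times\mathbb R^j)=\dim X+j$. For the upper bound, a set of the form $U\times[0,1]^j$ with $\operatorname{diam}U\le r\le1$ is covered by $Cr^{-j}$ sets of diameter at most $Cr$. For the lower bound, apply (F2) to $\kappa\times\mathcal L^j$ with $\kappa$ as in (F1).
\item[(F4)] \emph{Besicovitch's projection theorem.} If $X\subset\mathbb R^2$ is compact, $\mathcal H^1(X)<\infty$, and $X$ is purely unrectifiable (it meets every rectifiable curve in an $\mathcal H^1$-null set), then its projections onto almost all lines are null. It applies to the four-corner Cantor set $\Lambda\times\Lambda$, where $\Lambda=\{\sum_{i\ge1}\varepsilon_i4^{-i}:\varepsilon_i\in\{0,3\}\}$; this set is purely unrectifiable and $0<\mathcal H^1(\Lambda\times\Lambda)<\infty$.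
\item[(F5)] \emph{The Marstrand--Mattila projection theorem}, for hyperplanes. If $X\subset\mathbb R^N$ is Borel and $\dim X\le N-1$, then $\dim P_{u^\perp}(X)=\dim X$ for almost every unit vector $u$.
\end{itemize}

\paragraph{Graph charts.} Fix $V_0\in G(n,m)$. For a linear map $M:V_0\to V_0^\perp$ let $V_M=\{v+Mv:v\in V_0\}$. The map $M\mapsto V_M$ is a bijection from a $d$-dimensional vector space onto the open set of planes $V$ with $V\cap V_0^\perp=\{0\}$. It is locally bi-Lipschitz. In one direction, $P_{V_M}=J(J^*J)^{-1}J^*$ with $Jv=v+Mv$ and $J^*J=I+M^*M$, which is smooth in $M$. In the other, the blocks of $P_{V_M}$ mapping $V_0$ to $V_0$ and to $V_0^\perp$ are $(I+M^*M)^{-1}$ and $M(I+M^*M)^{-1}$, so $M$ is the second block times the inverse of the first, a smooth function of $P_{V_M}$. By compactness, $G(n,m)$ is covered by finitely many bi-Lipschitz images of compact balls of $\mathbb R^d$. A Borel subset of $G(n,m)$ has its full dimension in one of them, so (F1) holds in $G(n,m)$ with $Cr^\beta$ in place of $r^\beta$.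

\section{Sets with many bad projections}\label{sec:examples}

\subsection{A planar set of full measure}

Write points of the plane as $(x,t)$, and let the pair $(a,b)$ stand for the line $t=ax+b$. A set $B$ avoids all the lines $t=ax+b+q$, $q\in\mathbb Q$, exactly when the function $t-ax=(-a,1)\cdot(x,t)$ takes no value in $b+\mathbb Q$ on $B$. In that case the projection of $B$ onto the line spanned by $(-a,1)$ misses a dense set and has empty interior. So we want a compact family $\Gamma$ of pairs $(a,b)$ with many slopes $a$ whose lines cover little. Both requirements concern projections of $\Gamma$ itself: the set of slopes is the projection of $\Gamma$ onto the $a$-axis, and the lines cover, over the abscissa $x$, the set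
\[
\pi_x(\Gamma)=\{ax+b:(a,b)\in\Gamma\},
\]
which up to a dilation is the projection of $\Gamma$ onto the line spanned by $(x,1)$. We need a set $\Gamma$ with one large projection and many null ones.

\begin{example}\label{ex:plane}
Let $\Gamma_0=\{(p+2p',p'):p,p'\in\Lambda\}$. For digits $\varepsilon,\varepsilon'\in\{0,3\}$ the number $\varepsilon+2\varepsilon'$ runs through $0,3,6,9$, which is three times a full set of digits in base $4$. Hence the set of slopes is $\Lambda+2\Lambda=[0,3]$. On the other hand,
\[
\pi_x(\Gamma_0)=\{(x,2x+1)\cdot(p,p'):(p,p')\in\Lambda\times\Lambda\},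
\]
and $x\mapsto\operatorname{span}(x,2x+1)$ is a diffeomorphism of $\mathbb R$ onto the set of lines other than $\operatorname{span}(1,2)$. By (F4), $\pi_x(\Gamma_0)$ is null for almost every $x$. By Fubini's theorem the set $B=\{(x,t):t\notin\pi_x(\Gamma_0)+\mathbb Q\}$ has full Lebesgue measure in the plane, and yet its projection onto $\operatorname{span}(-a,1)$ has empty interior for every $a\in[0,3]$.
\end{example}

\subsection{Lines in higher dimensions}

Now let $N\ge3$, write points of $\mathbb R^N$ as $(x,t)\in\mathbb R^{N-1}\times\mathbb R$, and let $(a,b)\in\mathbb R^{N-1}\times\mathbb R$ stand for the hyperplane $t=a\cdot x+b$. For a compact set $\Gamma$ of such pairs put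
\[
\Sigma=\{a:(a,b)\in\Gamma\text{ for some }b\},\qquad \pi_x(\Gamma)=\{a\cdot x+b:(a,b)\in\Gamma\},
\]
\[
D=\{x\in\mathbb R^{N-1}:\mathcal L^1(\pi_x(\Gamma))=0\}.
\]
To get more than a one-dimensional set of slopes we need $\dim\Gamma>1$, and then by Theorem~\ref{thm:known}(b) the set $D$ has dimension less than $N-1$. We keep only the part of space that lies over $D$. The more slopes we ask for, the smaller $D$ is, and the sharpness statement in (b) provides the sets $\Gamma$ for which this loss is smallest.

\begin{lemma}\label{lem:dual}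
Let $N\ge3$ and $1\le h<N-1$. There is a compact set $\Gamma\subset\mathbb R^{N-1}\times\mathbb R$ for which $\dim\Sigma=h$, the set $D$ is Borel, and $\dim D=N-h$.
\end{lemma}

\begin{proof}
For every compact $\Gamma$ the set $D$ is a $G_\delta$. Indeed, if $|a|\le\rho$ on $\Gamma$, then $\pi_{x'}(\Gamma)$ lies in the closed $\rho|x-x'|$-neighborhood of the compact set $\pi_x(\Gamma)$, and the measures of these neighborhoods decrease to $\mathcal L^1(\pi_x(\Gamma))$. So $\{x:\mathcal L^1(\pi_x(\Gamma))<1/j\}$ is open for each $j$.

\emph{The case $h=1$.} Let $\Gamma=\{(ae_1,b):(a,b)\in\Gamma_0\}$, with $\Gamma_0$ as in Example~\ref{ex:plane} and $e_1$ the first coordinate vector of $\mathbb R^{N-1}$. Then $\Sigma$ is a segment, and $\pi_x(\Gamma)=\pi_{x_1}(\Gamma_0)$ is null for almost every $x\in\mathbb R^{N-1}$, so $\dim D=N-1$.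

\emph{The case $1<h<N-1$.} The sharpness statement in Theorem~\ref{thm:known}(b), with $(N,1,h)$ in place of $(n,m,s)$, gives a compact set $\Gamma\subset\mathbb R^N$ with $\dim\Gamma=h$ such that the set $\Delta$ of lines $\ell\in G(N,1)$ with $\mathcal H^1(P_\ell(\Gamma))=0$ has dimension $(N-1)+1-h=N-h$. It remains to choose the direction $u$ of the $b$-axis so that neither $\Sigma$ nor $D$ loses dimension. By (F5), the unit vectors $u$ with $\dim P_{u^\perp}(\Gamma)=h$ have full measure on the sphere, so they contain a basis $u_1,\dots,u_N$ of $\mathbb R^N$. No line is orthogonal to every $u_j$, so $\Delta$ is the union of the sets $\Delta_j=\{\ell\in\Delta:\ell\not\perp u_j\}$, and $\dim\Delta_j=N-h$ for some $j$. Rotate so that this $u_j$ is the last coordinate vector. Then $\Sigma=P_{u_j^\perp}(\Gamma)$ has dimension $h$. Since $a\cdot x+b=(a,b)\cdot(x,1)$, we have $x\in D$ if and only if $\operatorname{span}(x,1)\in\Delta$. The map $x\mapsto\operatorname{span}(x,1)$ is the graph chart of $G(N,1)$ onto the lines not orthogonal to $u_j$, and it carries $D$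 onto $\Delta_j$. Hence $\dim D=N-h$.
\end{proof}

\begin{proposition}\label{prop:lines}
Let $N\ge3$, $2<s_0\le N$ and $h=N+1-s_0$. There are a Borel set $A_0\subset\mathbb R^{N-1}\times\mathbb R$ with $\dim A_0=s_0$ and a compact set $\Sigma\subset\mathbb R^{N-1}$ with $\dim\Sigma=h$ such that $\{t-a\cdot x:(x,t)\in A_0\}$ has empty interior in $\mathbb R$ for every $a\in\Sigma$.
\end{proposition}

\begin{proof}
The range of $s_0$ means that $1\le h<N-1$. Take $\Gamma$, $\Sigma$, $D$ from Lemma~\ref{lem:dual}, so that $\dim D=s_0-1$, and define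
\[
A_0=\{(x,t):x\in D,\ t\notin\pi_x(\Gamma)+\mathbb Q\}.
\]
For each $q\in\mathbb Q$ the set $\{(x,t):t-q\in\pi_x(\Gamma)\}$ is closed: if $t_j-q=a_j\cdot x_j+b_j$ with $(a_j,b_j)\in\Gamma$ and $(x_j,t_j)\to(x,t)$, a convergent subsequence of $(a_j,b_j)$ gives $t-q\in\pi_x(\Gamma)$. So $A_0$ is Borel.

By (F3), $\dim A_0\le\dim(D\times\mathbb R)=s_0$; this is the reason for restricting to $D$. For the converse let $0<\beta<s_0-1$ and let $\kappa$ be a measure on $D$ as in (F1). For each $x\in D$ the excluded set $\pi_x(\Gamma)+\mathbb Q$ is null, so $(\kappa\times\mathcal L^1)(A_0)>0$ by Fubini's theorem. A ball of radius $r$ has $\kappa\times\mathcal L^1$ measure at most $2r^{\beta+1}$, so $\dim A_0\ge\beta+1$ by (F2). Thus $\dim A_0=s_0$.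

Let $a\in\Sigma$ and choose $b$ with $(a,b)\in\Gamma$. For $(x,t)\in A_0$ and $q\in\mathbb Q$ we have $t\ne a\cdot x+b+q$. So $t-a\cdot x$ takes no value in the dense set $b+\mathbb Q$.
\end{proof}

\subsection{From lines to planes}

The planes through a given bad line form a family of dimension $(m-1)(n-m)$, so an $h$-dimensional set of bad lines should give $h+(m-1)(n-m)$ dimensions of bad planes. The count could fail if a plane contained many bad lines. We prevent this by placing all bad lines in a subspace of dimension $N=n-m+1$, which a generic $m$-plane meets in exactly one line. In a graph chart the family of bad planes is then a product.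

\begin{proof}[Proof of Theorem~\ref{thm:lower}]
Put $N=n-m+1$, $s_0=s-m+1$ and $h=N+1-s_0=n+1-s$. The hypotheses $n\ge m+2$ and $m+1<s\le n$ say that $N\ge3$ and $2<s_0\le N$, so Proposition~\ref{prop:lines} gives sets $A_0$ and $\Sigma$. Write points of $\mathbb R^n$ as $(x,t,z)\in\mathbb R^{n-m}\times\mathbb R\times\mathbb R^{m-1}$ and let $A=A_0\times\mathbb R^{m-1}$. By (F3), $\dim A=s_0+m-1=s$.

\emph{Bad planes.} Suppose that $V\in G(n,m)$ contains $e=(-a,1,0)$ with $a\in\Sigma$. For $p=(x,t,z)\in A$ we have $e\cdot P_Vp=e\cdot p=t-a\cdot x$. The functional $v\mapsto e\cdot v$ is nonzero on $V$, so it maps every ball of $V$ onto an interval, while it maps $P_V(A)$ into a set with empty interior. Hence $V\in\mathcal E(A)$.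

\emph{Counting them.} Use the graph chart at $V_0=\{0\}\times\mathbb R\times\mathbb R^{m-1}$. A linear map $M:V_0\to V_0^\perp=\mathbb R^{n-m}$ is a matrix with columns $M_0,M_1,\dots,M_{m-1}\in\mathbb R^{n-m}$, where $M_0$ is the image of $(0,1,0)$, and $V_M$ contains the vector $(M_0,1,0)$. Therefore
\[
E=\{V_M:-M_0\in\Sigma\}\subset\mathcal E(A).
\]
In the chart, $E$ is the product $(-\Sigma)\times\mathbb R^{(m-1)(n-m)}$, and (F3) gives
\[
\dim E=n+1-s+(m-1)(n-m)=d+m+1-s .
\]

\emph{A compact example.} For each integer $j\ge1$, (F1) and (F2) give a compact set $K_j\subset A$ with $\dim K_j\ge s-1/j$, namely the support of a Frostman measure. Choose $c_j>0$ with $c_jK_j\subset B(0,1/j)$ and let $K=\{0\}\cup\bigcup_jc_jK_j$. A sequence in $K$ either has a subsequence in one of the compact sets $\{0\}$, $c_jK_j$, or tends to $0$; so $K$ is compact, and $\dim K=\sup_j\dim K_j=s$. For $V\in E$, each set $P_V(c_jK_j)=c_jP_V(K_j)$ is compact, and it has empty interior because $P_V(K_j)\subset P_V(A)$. By Baire's theorem $P_V(K)$, a countable union of closed nowhere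 dense subsets of $V$, has empty interior. So $E\subset\mathcal E(K)$ and $\dim\mathcal E(K)\ge d+m+1-s$.
\end{proof}

\section{The upper bound: reduction to the sphere}\label{sec:upper}

From now on $s>2m$, so $n>2m$ and $n\ge3$. We write $G=G(n,m)$ and $S=S^{n-1}$. Let $dV$ be the invariant probability measure on $G$, $\sigma$ the normalized surface measure on $S$, and $\sigma_V$ the normalized surface measure on the great sphere $V\cap S$ (for $m=1$, mass $\frac12$ at each of its two points). The Fourier transform is $\hat\nu(\xi)=\int e^{-2\pi ix\cdot\xi}\,d\nu(x)$. The letters $C,c$ denote positive constants that may depend on $n$, $m$ and the fixed measures and exponents, but not on the parameters $R,k,L,\delta$.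

\subsection{Two Frostman measures}

To put a Frostman measure on the exceptional set we need it to be Borel, and for this we pass to a compact subset of $A$.

\begin{lemma}\label{lem:borel}
If $A_1\subset\mathbb R^n$ is compact, then $\mathcal E(A_1)$ is Borel.
\end{lemma}

\begin{proof}
For $q\in\mathbb Q^n$ and rational $r>0$ let $G_{q,r}$ be the set of $V$ such that $P_V(A_1)$ contains $\{v\in V:|v-P_Vq|\le r\}$. No such $V$ is in $\mathcal E(A_1)$. Conversely, if $P_V(A_1)$ contains the ball of $V$ with center $w$ and radius $2r$, $r$ rational, pick $q\in\mathbb Q^n$ with $|q-w|<r$; then $|P_Vq-w|=|P_V(q-w)|<r$ and $V\in G_{q,r}$. So $G\setminus\mathcal E(A_1)$ is the countable union of the sets $G_{q,r}$, and it suffices to show that each is closed. Let $V_j\in G_{q,r}$, $V_j\to V$, and let $v\in V$ with $|v-P_Vq|\le r$. The points $v_j=P_{V_j}q+P_{V_j}(v-P_Vq)\in V_j$ satisfy $|v_j-P_{V_j}q|\le r$ and $v_j\to v$. Write $v_j=P_{V_j}p_j$ with $p_j\in A_1$. Along a subsequence $p_j\to p\in A_1$, and $v=P_Vp$.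
\end{proof}

Suppose that Theorem~\ref{thm:upper} fails for $A$. Choose $s'\in(2m,s)$ so close to $s$ that $\dim\mathcal E(A)>d+m+1-s'$. By (F1) there is a nonzero finite measure $\nu$ with compact support $A_1\subset A$ and $\nu(B(x,r))\le r^{s'}$ for all $x$ and $r>0$. The Borel set $\mathcal E(A_1)$ contains $\mathcal E(A)$. Since $s'>2m$ we have $d+m+1-s'<d-m+1$, so we can choose $h$ with
\[
d+m+1-s'<h<\min\bigl(\dim\mathcal E(A_1),\ d-m+1\bigr),
\]
and $h>0$ because $d+m+1-s'\ge(m-1)(n-m)+1$. By (F1) in $G$ there is a nonzero finite measure $\gamma$ with compact support in $\mathcal E(A_1)$ and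
\begin{equation}\label{eq:gamma}
\gamma(B(V,r))\le Cr^{d-\tau}\quad(V\in G,\ r>0),\qquad\text{where }\tau=d-h .
\end{equation}
The number $\tau$ plays the role of the codimension of $\gamma$, and the choice of $h$ says
\begin{equation}\label{eq:tau}
m-1<\tau<s'-m-1 .
\end{equation}
We shall prove that
\begin{equation}\label{eq:claim}
\int_G\int_V|\hat\nu(\xi)|\,d\mathcal H^m(\xi)\,d\gamma(V)<\infty .
\end{equation}
This is the contradiction we need. For by \eqref{eq:claim} there is $V\in\mathcal E(A_1)$ with $\hat\nu|_V\in L^1(V)$. The function $\hat\nu|_V$ is the Fourier transform on $V$ of the image measure $P_V\nu$, because $P_Vx\cdot\xi=x\cdot\xi$ for $\xi\in V$. By Fourier inversion, $P_V\nu$ has a continuous density $g\ge0$, $g\not\equiv0$. The non-empty open set $\{g>0\}$ lies in the support of $P_V\nu$, which is contained in the compact set $P_V(A_1)$. This contradicts $V\in\mathcal E(A_1)$.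

\subsection{The measure on the sphere}

In polar coordinates the integral \eqref{eq:claim} sees $\gamma$ only through a measure on $S$. For $f\in C(S)$ let $Tf(V)=\int f\,d\sigma_V$, a continuous function on $G$, and let $\mu$ be the measure on $S$ defined by
\[
\int_Sf\,d\mu=\int_GTf\,d\gamma ,
\]
so that $\mu(S)=\gamma(G)$. Since $d\mathcal H^m(\xi)=c\,t^{m-1}dt\,d\sigma_V(\theta)$ for $\xi=t\theta\in V$, the dyadic pieces of \eqref{eq:claim} are
\[
I_R=\int_G\int_{\{\xi\in V:\,R\le|\xi|\le2R\}}|\hat\nu|\,d\mathcal H^m\,d\gamma=c\int_R^{2R}t^{m-1}\int_S|\hat\nu(t\theta)|\,d\mu(\theta)\,dt .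
\]
The difficulty is that $\mu$ may be singular, whereas the dimension of $\nu$ controls only averages of $|\hat\nu|^2$ over balls of $\mathbb R^n$. But $\nu$ has compact support, so $\hat\nu$ is controlled by its averages at unit scale, which at distance $R$ from the origin is the angular scale $1/R$. We may therefore blur $\mu$ at scale $1/R$. We blur with the Poisson kernel because it acts diagonally on spherical harmonics. For $R\ge2$ and $r=1-1/R$ let
\[
\mathcal P_R\mu(\omega)=\int_S\frac{1-r^2}{|\omega-r\theta|^n}\,d\mu(\theta),\qquad\omega\in S .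
\]
From $1/R\le1-r^2\le2/R$, $|\omega-r\theta|\le|\omega-\theta|+1/R$ and $|\omega-r\theta|^2=R^{-2}+r|\omega-\theta|^2$ we get
\begin{equation}\label{eq:kernel}
\frac{R^{n-1}}{(1+R|\omega-\theta|)^n}\le\frac{1-r^2}{|\omega-r\theta|^n}\le\frac{CR^{n-1}}{(1+R|\omega-\theta|)^n}.
\end{equation}

\begin{lemma}\label{lem:reduction}
For $R\ge2$,
\[
I_R\le CR^{m-3n}+CR^{(2m-s')/2}\,\|\mathcal P_R\mu\|_{L^2(\sigma)} .
\]
\end{lemma}

\begin{proof}
Let $\varphi\in C_c^\infty(\mathbb R^n)$ equal $1$ on $A_1$. Then $\nu=\varphi\nu$, so $\hat\nu=\hat\varphi*\hat\nu$, and $|\hat\varphi(\zeta)|\le C(1+|\zeta|)^{-4n}$. Hence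
\[
I_R\le C\int_{\mathbb R^n}|\hat\nu(\eta)|\,\Phi_R(\eta)\,d\eta,\qquad
\Phi_R(\eta)=\int_R^{2R}t^{m-1}\int_S(1+|t\theta-\eta|)^{-4n}\,d\mu(\theta)\,dt .
\]

\emph{Far part.} Let $R\le|\xi|\le2R$. If $|\eta|<R/2$, then $|\xi-\eta|>R/2\ge\frac13(R+|\eta|)$. If $|\eta|>4R$, then $|\xi-\eta|\ge|\eta|-2R\ge|\eta|/2\ge\frac13(R+|\eta|)$. So $\Phi_R(\eta)\le CR^m(R+|\eta|)^{-4n}$ for $|\eta|\notin[R/2,4R]$. Since $\hat\nu$ is bounded, these $\eta$ contribute at most $CR^m\int(R+|\eta|)^{-4n}d\eta=CR^{m-3n}$.

\emph{Near part.} Let $\eta=\rho\omega$ with $\omega\in S$ and $R/2\le\rho\le4R$. For $t\in[R,2R]$ and $\theta\in S$,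
\[
|t\theta-\rho\omega|^2=(t-\rho)^2+t\rho|\theta-\omega|^2\ge(t-\rho)^2+\tfrac12R^2|\theta-\omega|^2 .
\]
Thus $|t\theta-\eta|$ dominates both $|t-\rho|$ and $R|\theta-\omega|/\sqrt2$, and
\[
(1+|t\theta-\eta|)^{-4n}\le C(1+|t-\rho|)^{-2n}(1+R|\theta-\omega|)^{-n}.
\]
The integral of $t^{m-1}(1+|t-\rho|)^{-2n}$ over $[R,2R]$ is at most $CR^{m-1}$, so the lower bound in \eqref{eq:kernel} gives
\[
\Phi_R(\rho\omega)\le CR^{m-1}\int_S(1+R|\theta-\omega|)^{-n}\,d\mu(\theta)\le CR^{m-n}\,\mathcal P_R\mu(\omega).
\]
Integrating in polar coordinates,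
\[
\int_{R/2\le|\eta|\le4R}\Phi_R^2\,d\eta\le CR^n\,R^{2m-2n}\,\|\mathcal P_R\mu\|_2^2=CR^{2m-n}\|\mathcal P_R\mu\|_2^2 .
\]
For the other factor, write $|\hat\nu(\eta)|^2=\iint e^{-2\pi i(x-y)\cdot\eta}\,d\nu(x)\,d\nu(y)$ and use the Fourier transform of the Gaussian:
\[
\int_{|\eta|\le4R}|\hat\nu|^2\,d\eta\le e^{16\pi}\int e^{-\pi|\eta|^2/R^2}|\hat\nu|^2\,d\eta=e^{16\pi}\iint R^ne^{-\pi R^2|x-y|^2}\,d\nu(x)\,d\nu(y).
\]
On the shell $j\le R|x-y|<j+1$ the exponential is at most $e^{-\pi j^2}$, and for fixed $y$ the shell has $\nu$-measure at most $((j+1)/R)^{s'}$. Summing over $j\ge0$ bounds the right side by $CR^{n-s'}$. The Cauchy--Schwarz inequality bounds the near part by $CR^{(2m-s')/2}\|\mathcal P_R\mu\|_2$.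
\end{proof}

The heart of the proof is the following estimate, proved in Section~\ref{sec:sphere}.

\begin{proposition}\label{prop:sphere}
Let $n>2m$ and $\tau>m-1$, let $\gamma$ be a finite measure on $G$ satisfying \eqref{eq:gamma}, and let $\mu$ be the associated measure on $S$. Then $\|\mathcal P_R\mu\|_{L^2(\sigma)}^2\le CR^{\tau-m+1}$ for $R\ge2$.
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:upper}]
The left inequality in \eqref{eq:tau} allows us to apply Proposition~\ref{prop:sphere}, and with Lemma~\ref{lem:reduction} we obtain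
\[
I_R\le CR^{m-3n}+CR^{(\tau+m+1-s')/2}.
\]
Both exponents are negative, the second by the right inequality in \eqref{eq:tau}. So $\sum_{j\ge1}I_{2^j}<\infty$. The part $|\xi|\le2$ of \eqref{eq:claim} is finite because $\hat\nu$ is bounded. This proves \eqref{eq:claim}, and with it the theorem.
\end{proof}

\begin{remark}
The hypothesis $s>2m$ made the interval \eqref{eq:tau} non-empty, and the method cannot do without it. The Poisson kernel has $\sigma$-integral $1$, so $\|\mathcal P_R\mu\|_2\ge\|\mathcal P_R\mu\|_1=\gamma(G)$ for every $\gamma$, and the bound of Lemma~\ref{lem:reduction} is never summable when $s'\le2m$.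
\end{remark}

\subsection{Where the gain comes from}\label{sub:gain}

Before proving Proposition~\ref{prop:sphere} we compare it with the trivial estimate and test it on one example.

\paragraph{The trivial estimate.} A plane that meets the cap of radius $\rho$ about $\omega\in S$ lies within $C\rho$ of the pencil $\{V:\omega\in V\}$, a manifold of dimension $d-(n-m)$. Such planes are covered by $C\rho^{-(d-n+m)}$ balls of radius $\rho$, so by \eqref{eq:gamma} they have $\gamma$-measure at most $C\rho^{n-m-\tau}$. Each of them gives the cap $\sigma_V$-mass at most $C\rho^{m-1}$, so the cap has $\mu$-measure at most $C\rho^{n-1-\tau}$. Using this with $\rho=2^j/R$ and the upper bound in \eqref{eq:kernel}, we get $\mathcal P_R\mu\le CR^\tau\sum_{j\ge0}2^{-j(1+\tau)}\le CR^\tau$. Hence $\|\mathcal P_R\mu\|_2^2\le\|\mathcal P_R\mu\|_\infty\|\mathcal P_R\mu\|_1\le CR^\tau$. With this bound Lemma~\ref{lem:reduction} gives convergence when $\tau<s'-2m$, that is, when $h>d+2m-s'$. This is the exponent in Theorem~\ref{thm:known}(c). The estimate is wasteful unless a fixed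 share of the mass of $\mu$ sits where $\mathcal P_R\mu$ is near its largest possible value, and for $m\ge2$ the shape of $\mu$ works against that.

\paragraph{The pencil.} For $x\in S$ let $\gamma_x$ be the probability measure on $\{V:x\in V\}$ that is invariant under the rotations fixing $x$, and let $\mu_x$ be the associated measure on $S$. Then $\mu_x$ is invariant under the rotations fixing $x$, so it is determined by the law of the angle $\theta\in[0,\pi]$ between $x$ and $y\in S$. For each $V\ni x$, the law of this angle under $\sigma_V$ is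
\begin{equation}\label{eq:angle}
c_m\sin^{m-2}\theta\,d\theta\quad(m\ge2),\qquad\tfrac12(\delta_0+\delta_\pi)\quad(m=1),
\end{equation}
and so this is its law under $\mu_x$. Under $\sigma$ the law is $c_n\sin^{n-2}\theta\,d\theta$, so for $m\ge2$ the measure $\mu_x$ has density $c\sin^{-(n-m)}\theta$.

Take $(n,m)=(5,2)$. The pencil is a $3$-dimensional submanifold of the $6$-dimensional manifold $G(5,2)$, so $\gamma_x$ satisfies \eqref{eq:gamma} with $\tau=3$, and $\mu_x$ has density $c\sin^{-3}\theta$ on $S^4$. The average of this density over a cap of radius $1/R$ centered at angle $\theta$ is comparable to $\min(R,1/\sin\theta)^3$: for $\sin\theta\ge2/R$ the density is comparable to a constant on the cap, and for $\sin\theta\le 2/R$ the cap has $\mu_x$-measure about $R^{-1}$ and $\sigma$-measure about $R^{-4}$. The blurred measure thus reaches the height $R^3=R^\tau$ allowed by the trivial estimate, but the square of its $L^2$ norm is comparable to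
\[
\int_0^{\pi/2}\min(R,1/\theta)^6\,\theta^3\,d\theta\approx R^2=R^{\tau-(m-1)} .
\]
The peak carries only mass $R^{-1}$, because each great circle through $x$ spends that fraction of its length near $\pm x$ and then separates from the other circles. By \eqref{eq:kernel}, $\mathcal P_R\mu_x$ is at least a constant times the cap average, so the bound $R^2$ of Proposition~\ref{prop:sphere} is attained here. For $m=1$, by contrast, $\mu_x$ consists of two atoms, all the mass sits at the peak, and nothing is gained.

\section{The $L^2$ estimate on the sphere}\label{sec:sphere}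

The measure $\mu$ is the image of $\gamma$ under the adjoint of $T$. The plan is to show that $T$ contracts functions of frequency $L$ by the factor $L^{-(m-1)/2}$ in $L^2$, to replace $\gamma$ by a function on $G$ whose squared $L^2$ norm is at most $CL^\tau$, and to combine the two by duality.

\subsection{Spherical harmonics}

Let $dg$ be the Haar probability measure on $SO(n)$, and let $\mathcal Y_k$ be the space of restrictions to $S$ of complex homogeneous harmonic polynomials of degree $k$. We recall the standard facts, for $n\ge3$.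
\begin{itemize}
\item[(S1)] $L^2(\sigma)$ is the orthogonal sum of the finite-dimensional spaces $\mathcal Y_k$, $k\ge0$. Each $\mathcal Y_k$ is invariant and irreducible under $f\mapsto f\circ g$, $g\in SO(n)$. By Schur's lemma, an operator on $\mathcal Y_k$ that commutes with this action is a scalar.
\item[(S2)] For $x\in S$, the functions in $\mathcal Y_k$ invariant under the rotations fixing $x$ are the multiples of $y\mapsto Z_k(x\cdot y)$. Here $Z_k$ is a real polynomial of degree $k$ with $Z_k(1)=1$, $|Z_k|\le1$ on $[-1,1]$ and $Z_k(-t)=(-1)^kZ_k(t)$. Averaging $f\in\mathcal Y_k$ over these rotations gives $f(x)Z_k(x\cdot y)$; so the mean of $f$ over $\{y\in S:x\cdot y=t\}$ is $Z_k(t)f(x)$.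
\item[(S3)] Functions in $\mathcal Y_k$ are eigenfunctions of the spherical Laplacian with eigenvalue $-k(k+n-2)$. For $p(\theta)=Z_k(\cos\theta)$ and $\alpha=\frac{n-2}2$ this reads $p''+2\alpha\cot\theta\,p'+k(k+2\alpha)p=0$.
\item[(S4)] For $f\in\mathcal Y_k$ and $0\le r<1$, $\int_S\frac{1-r^2}{|\omega-r\theta|^n}f(\omega)\,d\sigma(\omega)=r^kf(\theta)$, because the Poisson integral of $f$ is the harmonic polynomial itself.
\item[(S5)] \emph{Bernstein's inequality.} A trigonometric polynomial $p$ of degree at most $k$ satisfies $\|p'\|_\infty\le k\|p\|_\infty$. For $p(\theta)=Z_k(\cos\theta)$ this gives $|p'|\le k$ and $|p''|\le k^2$.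
\end{itemize}
The components of the measure $\mu$ are the functions $\mu^{(k)}\in\mathcal Y_k$ defined by $\int f\,d\mu=\int f\,\overline{\mu^{(k)}}\,d\sigma$ for $f\in\mathcal Y_k$.

\subsection{Smoothing by averages over great spheres}

The eigenvalues of $T^*T$ will be integrals of $Z_k$ against the law \eqref{eq:angle}. To bound them we need the decay of $Z_k$ away from the poles.

\begin{lemma}\label{lem:zonal}
Let $n\ge5$ and $\alpha=\frac{n-2}2$. Then $|Z_k(\cos\theta)|\le C(k\sin\theta)^{-\alpha}$ for $k\ge1$ and $0<\theta<\pi$.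
\end{lemma}

\begin{proof}
By parity we may take $\theta\le\pi/2$. If $k<\alpha$, then $(k\sin\theta)^{-\alpha}\ge\alpha^{-\alpha}$ and the claim follows from $|Z_k|\le1$. Let $k\ge\alpha$. We remove the first-order term from (S3) by putting $w=p\sin^\alpha\theta$; the claim is then $|w|\le Ck^{-\alpha}$. We have $w'=\sin^\alpha\theta\,(p'+\alpha\cot\theta\,p)$ and
\[
w''=\sin^\alpha\theta\Bigl(p''+2\alpha\cot\theta\,p'+\bigl(\alpha^2\cot^2\theta-\alpha\sin^{-2}\theta\bigr)p\Bigr).
\]
With (S3) and $\cot^2\theta=\sin^{-2}\theta-1$ this becomes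
\[
w''+qw=0,\qquad q(\theta)=(k+\alpha)^2-\frac{\alpha(\alpha-1)}{\sin^2\theta}.
\]
Since $\alpha\ge\frac32>1$, the function $q$ is nondecreasing on $(0,\pi/2]$. Define $\theta_0\in(0,\pi/2)$ by $\sin^2\theta_0=2\alpha(\alpha-1)/(k+\alpha)^2$; the right side is less than $\frac12$ because $k+\alpha\ge2\alpha$. For $\theta\le\theta_0$ we have $|w|\le\sin^\alpha\theta_0\le Ck^{-\alpha}$. On $[\theta_0,\pi/2]$ we have $q\ge q(\theta_0)=\frac12(k+\alpha)^2>0$, the equation is oscillatory, and the squared amplitude $w^2+w'^2/q$ does not increase: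
\[
\Bigl(w^2+\frac{w'^2}q\Bigr)'=2ww'+\frac{2w'w''}q-\frac{w'^2q'}{q^2}=-\frac{w'^2q'}{q^2}\le0 .
\]
At $\theta_0$, (S5) gives $|w'(\theta_0)|\le k\sin^\alpha\theta_0+\alpha\sin^{\alpha-1}\theta_0\le Ck^{1-\alpha}$, so both $w^2$ and $w'^2/q$ are at most $Ck^{-2\alpha}$ there. Hence $w^2\le Ck^{-2\alpha}$ on $[\theta_0,\pi/2]$.
\end{proof}

\begin{lemma}\label{lem:T}
Let $n>2m$. There are numbers $\lambda_k\ge0$, with $\lambda_k\le Ck^{-(m-1)}$ for $k\ge1$, such that $\|Tf\|_{L^2(dV)}^2=\sum_k\lambda_k\|f_k\|_2^2$ for every finite sum $f=\sum_kf_k$ with $f_k\in\mathcal Y_k$.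
\end{lemma}

\begin{proof}
The group $SO(n)$ acts transitively on the set of pairs $(x,V)$ with $x\in V\cap S$: an orthogonal map carries one pair to another, and its determinant can be corrected by a reflection in a direction orthogonal to the plane. So this set carries only one invariant probability measure, and the invariant measures $d\sigma_V(x)\,dV$ and $d\gamma_x(V)\,d\sigma(x)$ coincide, where $\gamma_x$ is the pencil measure of Section~\ref{sub:gain}. For $f,f'\in C(S)$ it follows that
\[
\langle Tf,Tf'\rangle=\int_G\int_{V\cap S}Tf(V)\,\overline{f'(x)}\,d\sigma_V(x)\,dV=\int_S\Bigl(\int_Sf\,d\mu_x\Bigr)\overline{f'(x)}\,d\sigma(x).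
\]
Thus the pencil is the kernel of $T^*T$. Let $f\in\mathcal Y_k$. Since $\mu_x$ is invariant under the rotations fixing $x$, (S2) gives $\int f\,d\mu_x=\lambda_kf(x)$, where $\lambda_k$ is the mean of $Z_k(\cos\theta)$ under the law \eqref{eq:angle}. The identity for $\|Tf\|^2$ follows from the orthogonality of the spaces $\mathcal Y_k$, and $\lambda_k\ge0$ because $\lambda_k\|f\|_2^2=\|Tf\|^2$ on $\mathcal Y_k$.

For $m=1$ we have $\lambda_k=\frac12(Z_k(1)+Z_k(-1))\le1$, as required. Let $m\ge2$, so that $n\ge5$. By parity, $|Z_k|\le1$, Lemma~\ref{lem:zonal} and $2\theta/\pi\le\sin\theta\le\theta$ on $[0,\pi/2]$,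
\[
\lambda_k\le C\int_0^{\pi/2}\min\bigl(1,(k\theta)^{-\alpha}\bigr)\theta^{m-2}\,d\theta\le Ck^{-(m-1)}\int_0^\infty\min(1,v^{-\alpha})\,v^{m-2}\,dv .
\]
The last integral converges because $\alpha>m-1$, which is the hypothesis $n>2m$.
\end{proof}

\subsection{Blurring the measure on the Grassmannian}

Lemma~\ref{lem:T} concerns $L^2(dV)$, and $\gamma$ may be singular. We blur $\gamma$ at a scale $\delta$ slightly below $1/L$, which should not disturb frequencies up to $L$. The blur has to pass through $T$ in a controlled way. Since $T$ commutes with rotations, we average over small rotations; if the set of rotations is invariant under conjugation, the effect on each $\mathcal Y_k$ is multiplication by a scalar, and we only have to bound this scalar from below.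

\begin{lemma}\label{lem:dyadic}
Let $n>2m$ and let $\gamma$ satisfy \eqref{eq:gamma}. For $L=2^i$, $i\ge0$,
\[
\sum_{L/2<k\le L}\|\mu^{(k)}\|_2^2\le CL^{\tau-(m-1)} .
\]
\end{lemma}

\begin{proof}
Let $\delta=1/(2L)$ and $U_\delta=\{g\in SO(n):\|g-I\|\le\delta\}$, and let $\chi$ be the indicator function of $U_\delta$ divided by the Haar measure $|U_\delta|$. Then $\chi(g_0^{-1}gg_0)=\chi(g)$ for all $g,g_0$. Define the measure $\gamma_\delta$ on $G$ by
\[
\int F\,d\gamma_\delta=\int_G\int_{SO(n)}F(gV)\,\chi(g)\,dg\,d\gamma(V),\qquad F\in C(G).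
\]

\emph{Step 1: $\gamma_\delta$ has a density bounded by $C\delta^{-\tau}$.} Fix $V$, let $H$ be its stabilizer in $SO(n)$, and let $|\cdot|_H$ and $du$ denote the Haar probability measure of $H$. For $W\in G$ let $g_W\in SO(n)$ be any element with $g_WV=W$. For a function $\psi$ on $SO(n)$ the integral $\int_H\psi(g_Wu)\,du$ does not depend on the choice of $g_W$, and $\int\psi\,dg=\int_G\int_H\psi(g_Wu)\,du\,dW$, since the right side defines a left-invariant probability measure. For continuous $F\ge0$ this gives
\[
\int_{U_\delta}F(gV)\,dg=\int_GF(W)\,\bigl|\{u\in H:g_Wu\in U_\delta\}\bigr|_H\,dW .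
\]
Suppose that the set in the integrand is non-empty. Then we may take $g_W\in U_\delta$, and two things follow. First, $P_W=g_WP_Vg_W^{-1}$, so
\[
\|P_W-P_V\|=\|g_WP_V-P_Vg_W\|=\|(g_W-I)P_V-P_V(g_W-I)\|\le2\delta .
\]
Second, $g_Wu\in U_\delta$ implies $\|u-I\|=\|g_Wu-g_W\|\le2\delta$, so the set lies in $H\cap U_{2\delta}$. The groups $H$ and $SO(n)$ are compact submanifolds of the space of matrices and their Haar measures have smooth positive densities, so $|H\cap U_{2\delta}|_H\le C\delta^{\dim H}$ and $|U_\delta|\ge c\,\delta^{\dim SO(n)}$. The constant $C$ does not depend on $V$, because the stabilizers are conjugate and $U_{2\delta}$ is conjugation invariant. As $\dim SO(n)-\dim H=d$,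
\[
\int F(gV)\chi(g)\,dg\le C\delta^{-d}\int_{B(V,2\delta)}F(W)\,dW .
\]
Integrating against $\gamma$ and using \eqref{eq:gamma},
\[
\int F\,d\gamma_\delta\le C\delta^{-d}\int_GF(W)\,\gamma(B(W,2\delta))\,dW\le C\delta^{-\tau}\int_GF\,dW .
\]
So $\gamma_\delta$ has a density, again written $\gamma_\delta$, bounded by $C\delta^{-\tau}$. Its integral is $\gamma(G)$, and hence $\|\gamma_\delta\|_{L^2(dV)}^2\le C\delta^{-\tau}\gamma(G)\le CL^\tau$.

\emph{Step 2: the blur is a scalar $c_k\ge\frac12$ on $\mathcal Y_k$ for $k\le L$.} For $f\in\mathcal Y_k$ put $\mathcal Af(x)=\int\chi(g)f(gx)\,dg$, which is in $\mathcal Y_k$. The substitution $g=g_0^{-1}g'g_0$ gives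
\[
\mathcal A(f\circ g_0)(x)=\int\chi(g)f(g_0gx)\,dg=\int\chi(g')f(g'g_0x)\,dg'=(\mathcal Af)(g_0x),
\]
so $\mathcal Af=c_kf$ on $\mathcal Y_k$ by (S1). Taking $f(x)=Z_k(x\cdot e)$ with $e\in S$ and evaluating at $x=e$, we find $c_k=\int\chi(g)Z_k(ge\cdot e)\,dg$. For $g\in U_\delta$ the angle $\theta\in[0,\pi]$ between $ge$ and $e$ satisfies $2\sin(\theta/2)=|ge-e|\le\delta$, so $\theta\le\pi\delta/2=\pi/(4L)$. The function $p(\theta)=Z_k(\cos\theta)$ is even, so $p'(0)=0$; also $p(0)=1$ and $|p''|\le k^2$ by (S5). For $k\le L$ we get $p(\theta)\ge1-\frac12k^2\theta^2\ge1-\pi^2/32\ge\frac12$, and therefore $c_k\ge\frac12$.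

\emph{Step 3: duality.} Since $g$ carries $\sigma_V$ to $\sigma_{gV}$, we have $Tf(gV)=T(f\circ g)(V)$. For $f\in\mathcal Y_k$ it follows that
\[
\int Tf\,d\gamma_\delta=\int T(\mathcal Af)\,d\gamma=c_k\int f\,d\mu .
\]
Let $f=\sum_{L/2<k\le L}f_k$ with $f_k\in\mathcal Y_k$ and $\|f\|_2=1$, and put $\tilde f=\sum c_k^{-1}f_k$, so that $\|\tilde f\|_2\le2$ by Step 2. By Lemma~\ref{lem:T} and Step 1,
\[
\Bigl|\int f\,d\mu\Bigr|^2=\Bigl|\int T\tilde f\,d\gamma_\delta\Bigr|^2\le\|T\tilde f\|_2^2\,\|\gamma_\delta\|_2^2\le CL^{-(m-1)}L^\tau .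
\]
Now $\int f\,d\mu=\langle f,\sum_{L/2<k\le L}\mu^{(k)}\rangle$, and the supremum over $f$ of the left side is $\sum_{L/2<k\le L}\|\mu^{(k)}\|_2^2$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:sphere}]
The function $\mathcal P_R\mu$ is real and continuous. For $f\in\mathcal Y_k$, Fubini's theorem and (S4) give $\int f\,\mathcal P_R\mu\,d\sigma=r^k\int f\,d\mu$, so the component of $\mathcal P_R\mu$ in $\mathcal Y_k$ is $r^k\mu^{(k)}$ and
\[
\|\mathcal P_R\mu\|_2^2=\sum_{k\ge0}r^{2k}\|\mu^{(k)}\|_2^2 .
\]
The term $k=0$ is $\mu(S)^2=\gamma(G)^2$. For $L/2<k\le L$ we have $r^{2k}\le e^{-2k/R}\le e^{-L/R}$. Put $\beta=\tau-m+1$. By Lemma~\ref{lem:dyadic},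
\[
\|\mathcal P_R\mu\|_2^2\le\gamma(G)^2+C\sum_{L=2^i,\ i\ge0}L^\beta e^{-L/R}.
\]
Here we use $\tau>m-1$, that is, $\beta>0$. The terms with $L\le R$ are bounded by a geometric sum, which is at most $CR^\beta$. For $L>R$, the boundedness of $v^{\beta+1}e^{-v}$ gives $L^\beta e^{-L/R}\le CR^\beta\,(R/L)$, and these terms also sum to at most $CR^\beta$. Finally $\gamma(G)^2\le CR^\beta$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book, Corollary 5.12 and the question on the sharpness of its part (c).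
\end{thebibliography}
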